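# Cubature for functions with bounded mixed derivative when the smoothness is at most one half

## 1. The guess $m^{-r}(\log m)^{(d-1)/2}$, tested on equally spaced nodes

Take a periodic function $f$ of $d\ge 2$ variables whose mixed derivative of order $r$ lies in the unit ball of $L_p$. We may evaluate $f$ at $m$ points and want its integral. How small can the worst error be made? For $2\le p<\infty$ and $1/2<r<1$ the order is known to be $m^{-r}(\log m)^{(d-1)/2}$; our proof will also cover that case. But the functions of the class are continuous as soon as $r>1/p$, and for $p>2$ this leaves the range $1/p<r\le 1/2$. The first guess is that the formula simply continues: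
$$\text{guess:}\qquad \text{optimal error}\ \asymp\ m^{-r}(\log m)^{(d-1)/2}\quad\text{for all } r>1/p. \tag{1}$$
Finding the correct order for $2<p<\infty$, $1/p<r\le 1/2$ is Open Problem 6.1 in a printed mathematics book. We make the question precise and test the guess.

**Definition (the classes).** Let $\mathbb T^d=[0,2\pi)^d$ carry the normalized measure $d\mu=(2\pi)^{-d}dx$. For $r>0$ and $\alpha\in\mathbb R$ put
$$F_r(t,\alpha)=1+2\sum_{k=1}^\infty k^{-r}\cos(kt-\alpha\pi/2),\qquad t\in\mathbb T,$$
and for $\alpha=(\alpha_1,\dots,\alpha_d)$ put $F_r(x,\alpha)=\prod_{j=1}^dF_r(x_j,\alpha_j)$. For $1\le p\le\infty$,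
$$\mathbf W^r_{p,\alpha}=\Big\{f:\ f(x)=\int_{\mathbb T^d}F_r(x-y,\alpha)\varphi(y)\,d\mu(y),\ \|\varphi\|_p\le 1\Big\}.$$

Convolutions are always taken with respect to $\mu$, so $f=F_r(\cdot,\alpha)*\varphi$. As an example, if $d=2$ and $\varphi(y)=\cos(k_1y_1)\cos(k_2y_2)$ with $k_1,k_2\ge1$, then $f(x)=(k_1k_2)^{-r}\cos(k_1x_1-\alpha_1\pi/2)\cos(k_2x_2-\alpha_2\pi/2)$. The damping depends only on the product $k_1k_2$. Frequencies of very different shapes cost the same, and this is where the logarithms come from.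

**Definition (cubature formulas).** For nodes $\xi=(\xi^1,\dots,\xi^m)\subset\mathbb T^d$ and real weights $\lambda_1,\dots,\lambda_m$ let $\Lambda_m(f,\xi)=\sum_{j=1}^m\lambda_jf(\xi^j)$. For a class $F$ of functions set
$$\Lambda_m(F,\xi)=\sup_{f\in F}\Big|\int_{\mathbb T^d}f\,d\mu-\Lambda_m(f,\xi)\Big|,\qquad \kappa_m(F)=\inf_{\lambda_1,\dots,\lambda_m;\ \xi^1,\dots,\xi^m}\Lambda_m(F,\xi).$$

Functions are real throughout; for complex $\varphi$ the bounds change at most by a factor $2$. We write $1/p+1/p'=1$ and $\hat f(k)=\int fe^{-ik\cdot x}d\mu$. Lemma 4 below shows that for $1<p<\infty$ and $r>1/p$ we have $F_r(\cdot,\alpha)\in L_{p'}$, so the elements of the class are continuous functions given at every point by the convolution integral.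

**The error as a norm.** Let $f=F_r(\cdot,\alpha)*\varphi$. Since $\hat F_r(0,\alpha)=1$, we have $\int f\,d\mu=\int\varphi\,d\mu$. Hence
$$\int f\,d\mu-\Lambda_m(f,\xi)=\int\varphi H\,d\mu,\qquad H(y)=1-\sum_{j=1}^m\lambda_jF_r(\xi^j-y,\alpha)\in L_{p'},$$
and the duality of $L_p$ and $L_{p'}$ gives
$$\Lambda_m(\mathbf W^r_{p,\alpha},\xi)=\|H\|_{p'}. \tag{2}$$

**Test: one variable, equally spaced nodes.** Let $d=1$, $\xi^j=2\pi j/m$ for $0\le j<m$, $\lambda_j=1/m$. The average of $e^{ikx}$ over these nodes is $1$ if $m$ divides $k$ and $0$ otherwise. In the average of $F_r(\xi^j-y,\alpha)$ only the terms $k=lm$ survive, so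
$$\frac1m\sum_jF_r(\xi^j-y,\alpha)=1+2\sum_{l\ge1}(lm)^{-r}\cos(-lmy-\alpha\pi/2)=1+m^{-r}\big(F_r(-my,\alpha)-1\big).$$
Therefore $H(y)=-m^{-r}(F_r(-my,\alpha)-1)$. The map $y\mapsto-my$ preserves $\mu$, so the error is exactly $m^{-r}\|F_r(\cdot,\alpha)-1\|_{p'}$. This is of order $m^{-r}$ for every $r>1/p$, as (1) with $d=1$ says, and nothing happens at $r=1/2$. (A lower bound of the same order for $d=1$ is noted at the end of Section 7.)

**Test: a product grid.** In dimension $d$ take the $m=M^d$ points of the grid with step $2\pi/M$ and equal weights. By the previous computation $H(y)=1-\prod_{j=1}^d(1+h(y_j))$, where $h(y_j)=M^{-r}(F_r(-My_j,\alpha_j)-1)$ has mean zero. Integrating over $y_2,\dots,y_d$ turns $H$ into $-h(y_1)$, and such an average does not increase the $L_{p'}$ norm. So the error is at least $M^{-r}\|F_r(\cdot,\alpha_1)-1\|_{p'}$, which is of order $m^{-r/d}$. Grids are far too poor to test the guess. We need nodes that are well distributed with respect to boxes of all shapes.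

## 2. A two-dimensional net and the growth of its layers

**Definition (dyadic boxes).** For $t\in\mathbb N_0^d$ put $|t|=t_1+\dots+t_d$. A box of scale $t$ is a product $\prod_j[2\pi l_j2^{-t_j},2\pi(l_j+1)2^{-t_j})$ with integers $0\le l_j<2^{t_j}$. Its $\mu$-measure is $2^{-|t|}$.

**Definition (dyadic averages and differences).** For $t\in\mathbb N_0$ let $E_t$ be the averaging operator on $\mathbb T$ over the dyadic intervals of scale $t$. Let $E_{-1}=0$ and $\Delta_t=E_t-E_{t-1}$. For $t\in\mathbb N_0^d$ let $E_t,\Delta_t$ be the tensor products, so that $E_t=\sum_{\tau\le t}\Delta_\tau$ with $\tau\le t$ understood coordinatewise.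

For instance, if $d=1$ and $f$ has averages $a_L,a_R$ over the two halves of $\mathbb T$, then $\Delta_0f=(a_L+a_R)/2$, while $\Delta_1f$ is $(a_L-a_R)/2$ on the left half and its negative on the right half.

**A small net.** In $d=2$ there are $2^n$ points such that every box of scale $t$ with $|t|\le n$ contains exactly $2^{n-|t|}$ of them (Lemma 9, with the polynomials $X$ and $X+1$). For $n=2$ the points are, in units of $2\pi$,
$$(0,0),\quad(\tfrac12,\tfrac12),\quad(\tfrac14,\tfrac34),\quad(\tfrac34,\tfrac14).$$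
Each vertical strip of width $\frac14$, each horizontal strip of height $\frac14$ and each of the four quarter squares contains exactly one point.

**What the net sees.** Let $\Lambda(f)$ be the mean of $f$ over the $2^n$ net points, and for each $t$ let $\mathcal N_t(x)=2^{|t|-n}\,\#\{\text{nodes in the box of scale }t\text{ containing }x\}$. Section 10 will show that the differences with $0<|t|\le n$ are integrated exactly, and that the error on $\mathbf W^r_{p,\alpha}$ with $2\le p<\infty$ is at most a constant times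
$$\Big\|\Big(\sum_{|t|>n}2^{-2r|t|}\mathcal N_t^2\Big)^{1/2}\Big\|_{p'} . \tag{3}$$
Let us compute. Put $|t|=n+w$ with $w\ge1$. A box of scale $t$ lies in a box of measure $2^{-n}$, so it contains at most one node. Hence $\mathcal N_t=2^w1_{G_t}$, where $G_t$ is the union of the boxes of scale $t$ that contain a node, and $\mu(G_t)=2^{-w}$. In $d=2$ there are $n+w+1$ such indices $t$.

**The first approach, and where it stops.** Since $p'\le2$, it is natural to replace the $L_{p'}$ norm in (3) by the $L_2$ norm. The square of the latter is exactly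
$$\sum_{w\ge1}2^{-2r(n+w)}\,(n+w+1)\,4^w2^{-w}=2^{-2rn}\sum_{w\ge1}2^{(1-2r)w}(n+w+1).$$
For $r>1/2$ the sum is of order $n$, and with $m=2^n$ we recover $m^{-r}(\log m)^{1/2}$, the guess for $d=2$. For $r=1/2$ the layers do not decay, for $r<1/2$ they grow geometrically, and in both cases the sum is infinite. The $L_2$ argument gives nothing at all for $r\le1/2$.

**Overlap counts.** For $p>2$ we have $p'<2$, and $L_2$ overestimates functions that are concentrated on small sets. Layer $w$ contributes $2^{-r(n+w)}2^w\|Z_w^{1/2}\|_{p'}$ with $Z_w=\sum_{|t|=n+w}1_{G_t}$. The function $Z_w$ is integer valued with mean $(n+w+1)2^{-w}$. For $n=1$ the net is $(0,0),(\frac12,\frac12)$; for $w=1$ the scales are $(2,0),(0,2),(1,1)$, and on the $4\times4$ grid of cells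
$$Z_1=\begin{pmatrix}3&2&2&1\\2&1&1&0\\2&1&3&2\\1&0&2&1\end{pmatrix},$$
where row $a$ and column $b$ (numbered from $0$) have the entry $1_{a\text{ even}}+1_{b\text{ even}}+1_{a,b\text{ in the same half}}$. The mean is $24/16=3\cdot2^{-1}$, as it should be.

Write $x=(n+w+1)2^{-w}$ for the mean. The $L_2$ bound for $\|Z_w^{1/2}\|_{p'}$ is $x^{1/2}$. Since $Z_w$ is integer valued and $p'/2\le1$, we also have $\int Z_w^{p'/2}\le\int Z_w$, which gives the bound $x^{1/p'}$. The first is better when $x\ge1$, the second when $x\le1$. With the second, the layer costs at most $2^{-r(n+w)}2^wx^{1/p'}=2^{-rn}2^{-(r-1/p)w}(n+w+1)^{1/p'}$, which is summable in $w$ because $r>1/p$. So for $r<1/2$ the layers grow until $2^w\approx n$ and are harmless afterwards. At the crossover the cost is about $2^{-rn}2^{(1-r)w}\approx2^{-rn}n^{1-r}$. For $r=1/2$ about $\log n$ layers contribute equally, and adding their squares yields $2^{-n/2}(n\log n)^{1/2}$.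

This predicts a change at $r=1/2$, with crossover $2^w\approx n^{d-1}$ in dimension $d$. So far it is only a computation of an upper bound for one family of nodes. The real content is that no choice of nodes and weights does better.

## 3. The order of $\kappa_m(\mathbf W^r_{p,\alpha})$ below, at and above $r=1/2$

Put
$$\Psi_r(m)=\begin{cases} m^{-r}(\log m)^{(d-1)(1-r)}, & r<1/2,\\ m^{-1/2}(\log m)^{(d-1)/2}(\log\log m)^{1/2}, & r=1/2,\\ m^{-r}(\log m)^{(d-1)/2}, & r>1/2.\end{cases}$$

**Theorem 1 (lower bounds).** Let $d\ge2$, $1<p<\infty$, $r>1/p$, $\alpha\in\mathbb R^d$. There are $c>0$ and $m_0$, depending only on $r,p,d$, such that $\Lambda_m(\mathbf W^r_{p,\alpha},\xi)\ge c\,\Psi_r(m)$ for all $m\ge m_0$, all nodes and all real weights.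

**Theorem 2 (upper bounds).** Let $d\ge2$, $2\le p<\infty$, $1/p<r<1$, $\alpha\in\mathbb R^d$. For all large $m$ there are cubature formulas with at most $m$ nodes and equal weights (digital nets) such that $\Lambda_m(\mathbf W^r_{p,\alpha},\xi)\le C(r,p,d)\,\Psi_r(m)$.

**Corollary 3 (fooling functions, recovery).** Under the assumptions of Theorem 1, for $m\ge m_0$ and every $\xi^1,\dots,\xi^m$ there is $f\in\mathbf W^r_{p,\alpha}$ with $f(\xi^j)=0$ for all $j$ and $\int f\,d\mu\ge c\,\Psi_r(m)$. Consequently every deterministic (possibly nonlinear, possibly adaptive) method using $m$ function values has worst-case error $\ge c\Psi_r(m)$ on $\mathbf W^r_{p,\alpha}$, both for integration and for recovery in $L_q$, $1\le q\le\infty$.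

Hence $\kappa_m(\mathbf W^r_{p,\alpha})\asymp\Psi_r(m)$ for $2\le p<\infty$ and $1/p<r<1$, with constants independent of $\alpha$. The cases $r\le1/2$, which force $p>2$, answer the question: for $2<p<\infty$,
$$\kappa_m(\mathbf W^r_{p,\alpha})\asymp m^{-r}(\log m)^{(d-1)(1-r)}\quad(1/p<r<1/2),$$
$$\kappa_m(\mathbf W^{1/2}_{p,\alpha})\asymp m^{-1/2}(\log m)^{(d-1)/2}(\log\log m)^{1/2}.$$
For $d=2$, $p=4$, $r=3/8$, for example, the guess (1) has the logarithm to the power $1/2$, and the truth has the power $5/8$.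

In what follows $C,c>0$ are constants depending only on $r,p,d$ (and on $q$ in Lemma 5); they may change from line to line. We use these textbook facts: Khinchine's inequality (for independent random signs $\epsilon_i$ and $1\le q<\infty$, $\mathbb E|\sum\epsilon_ia_i|^q$ is comparable to $(\sum|a_i|^2)^{q/2}$); the Marcinkiewicz interpolation theorem for sublinear operators; the weak type $(1,1)$ inequality with constant $1$ and the $L_2$ boundedness of the dyadic maximal function; and the following theorem.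

**Marcinkiewicz multiplier theorem.** Let $1<q<\infty$. On $\mathbb Z$ consider the blocks $\{0\}$ (index $\tau=0$) and $\{2^{\tau-1},\dots,2^\tau-1\}$, $\{-2^\tau+1,\dots,-2^{\tau-1}\}$ (index $\tau\ge1$), and on $\mathbb Z^d$ their products. Let $\nabla_jM(k)=M(k+e_j)-M(k)$, where $e_j$ is the $j$-th unit vector. Suppose that for every product block $\prod_jI_j$ and every $e\subset\{1,\dots,d\}$, including $e=\emptyset$,
$$\sum_{k_j\in I_j,\,j\in e}\Big|\prod_{j\in e}\nabla_j\,M(k)\Big|\le A\qquad\text{for all }k_j\in I_j,\ j\notin e.$$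
Then the operator $M(D)$ with Fourier symbol $M$ satisfies $\|M(D)h\|_q\le C(q,d)A\|h\|_q$.

## 4. The size of the kernel near its singularity

The Fourier coefficients of the kernel are $\hat F_r(k,\alpha)=\gamma(k)=\prod_j\gamma_j(k_j)$ with $\gamma_j(0)=1$ and $\gamma_j(k)=|k|^{-r}e^{-i\alpha_j\frac\pi2\operatorname{sgn}k}$ for $k\ne0$.

**Lemma 4.** Let $0<r<1$ and $d=1$. Then, with constants independent of $\alpha$,
$$|F_r(t,\alpha)|\le C|t|^{r-1},\qquad|F_r'(t,\alpha)|\le C|t|^{r-2},\qquad0<|t|\le\pi. \tag{4}$$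
If $1<p<\infty$ and $r>1/p$, then $F_r(\cdot,\alpha)\in L_{p'}(\mathbb T^d)$, and every $f\in\mathbf W^r_{p,\alpha}$ is continuous.

**Step 1: an integral formula.** The aim is to replace the slowly convergent series by an absolutely convergent integral. We have $F_r(t,\alpha)=1+2\operatorname{Re}(e^{-i\alpha\pi/2}L(t))$ with $L(t)=\sum_{k\ge1}k^{-r}e^{ikt}$. Insert $k^{-r}=\Gamma(r)^{-1}\int_0^\infty u^{r-1}e^{-ku}du$. For $u>0$,
$$\sum_{k=1}^Ke^{k(it-u)}=\frac{e^{it}(1-e^{K(it-u)})}{e^u-e^{it}},$$
$$|e^u-e^{it}|^2=(e^u-1)^2+4e^u\sin^2\tfrac t2=e^u\big(4\sinh^2\tfrac u2+4\sin^2\tfrac t2\big)\ge c\,e^u(u+|t|)^2,$$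
because $\sinh\frac u2\ge\frac u2$ and $|\sin\frac t2|\ge|t|/\pi$ for $|t|\le\pi$. The numerator is at most $2$ in modulus, so the geometric sums are bounded by $C/(u+|t|)$ for all $K$. The substitution $u=|t|v$ gives $\int_0^\infty u^{r-1}(u+|t|)^{-1}du=C|t|^{r-1}$, which is finite since $0<r<1$. Dominated convergence as $K\to\infty$ yields
$$L(t)=\Gamma(r)^{-1}\int_0^\infty u^{r-1}\frac{e^{it}}{e^u-e^{it}}\,du,\qquad t\ne0.$$
This limit and all partial sums are bounded by $C|t|^{r-1}$, which is integrable on $\mathbb T$. So the partial sums converge in $L_1$, and $L$ has the right Fourier coefficients. Since $|t|^{r-1}\ge\pi^{r-1}$, the constant term $1$ of $F_r$ is also $\le C|t|^{r-1}$, and the first bound in (4) follows.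

**Step 2: the derivative.** The aim is the second bound in (4). The $t$-derivative of $e^{it}/(e^u-e^{it})$ is $ie^{it}e^u/(e^u-e^{it})^2$. By the lower bound for $|e^u-e^{it}|^2$ it is at most $C(u+|t|)^{-2}$ in modulus, so for $t$ away from $0$ we may differentiate under the integral, and
$$|L'(t)|\le C\int_0^\infty\frac{u^{r-1}}{(u+|t|)^2}\,du=C|t|^{r-2}.$$

**Step 3: integrability.** For $r<1$, (4) gives $F_r(\cdot,\alpha)\in L_{p'}(\mathbb T)$ whenever $(1-r)p'<1$, that is, $1-r<1-1/p$, which is $r>1/p$. For $r=1$ we have $L(t)=-\log(1-e^{it})$, which lies in every $L_q$ with $q<\infty$, and for $r>1$ the kernel is bounded. In dimension $d$ take products. The convolution of a function in $L_{p'}$ with one in $L_p$ is continuous. $\square$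

## 5. Mollified node measures and one multiplier estimate

From here to the end of Section 7 we prove Theorem 1. Fix $1<p<\infty$, $r>1/p$, nodes and weights, and write $\nu=\sum_j\lambda_j\delta_{\xi^j}$, $\hat\nu(k)=\sum_j\lambda_je^{-ik\cdot\xi^j}$ and $\kappa=\Lambda_m(\mathbf W^r_{p,\alpha},\xi)$. By (2), $\kappa=\|H\|_{p'}$. The function $y\mapsto F_r(\xi-y,\alpha)$ has Fourier coefficients $e^{-ik\cdot\xi}\gamma(-k)$, and $\gamma(0)=1$, so
$$\hat H(k)=\gamma(-k)\big(\delta_{k,0}-\hat\nu(k)\big). \tag{5}$$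

**Step 1: make the nodes visible.** The aim is to pass from $H$ to functions for which it is visible that only $m$ nodes were used. Fix a real $\omega\in C_c^\infty(-1,1)$ with $(2\pi)^{-1}\int\omega=1$, and let $\Omega(\eta)=(2\pi)^{-1}\int\omega(t)e^{-i\eta t}dt$. This is a Schwartz function with $\Omega(0)=1$. For $\sigma\in\mathbb N_0$ put $\omega_\sigma(t)=\sum_{l\in\mathbb Z}2^\sigma\omega(2^\sigma(t+2\pi l))$; then $\hat\omega_\sigma(k)=\Omega(2^{-\sigma}k)$. For $s\in\mathbb N_0^d$ let $\omega_s(x)=\prod_i\omega_{s_i}(x_i)$ and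
$$V_s(x)=\sum_j\lambda_j\omega_s(x-\xi^j),\qquad U_s=1-V_s.$$
Both are real. For a single node with weight $1$, $V_s$ is a bump of height about $2^{|s|}$ on a box with sides $2\cdot2^{-s_i}$. In general $V_s$ vanishes outside a union $G_s$ of $m$ such boxes, each of $\mu$-measure $\pi^{-d}2^{-|s|}$, so
$$\mu(G_s)\le m2^{-|s|}. \tag{6}$$

**Step 2: express $U_s$ through $H$.** The aim is to see $U_s$ as the image of $H$ under a multiplier operator. Since $\Omega(0)=1$, we have $\hat U_s(k)=\prod_i\Omega(2^{-s_i}k_i)\,(\delta_{k,0}-\hat\nu(k))$. By (5),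
$$U_s=2^{r|s|}M_s(D)H,\qquad M_s(k)=\prod_jM^{(j)}_{s_j}(k_j),\qquad M^{(j)}_\sigma(k)=2^{-r\sigma}\Omega(2^{-\sigma}k)\,\gamma_j(-k)^{-1}. \tag{7}$$
The symbol $M_\sigma^{(j)}$ has size about $1$ near $|k|\approx2^\sigma$. It decays for large $|k|$ because $\Omega$ is a Schwartz function, and for small $|k|$ because of the factor $(2^{-\sigma}|k|)^r$. So the $M_s$ behave like a smooth dyadic partition of frequency space.

**Lemma 5.** Let $1<q<\infty$. For every finite $T\subset\mathbb N_0^d$, all $|\epsilon_s|\le1$ and all $h\in L_q$,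
$$\Big\|\sum_{s\in T}\epsilon_sM_s(D)h\Big\|_q\le C\|h\|_q,\qquad\Big\|\Big(\sum_{s\in T}|M_s(D)h|^2\Big)^{1/2}\Big\|_q\le C\|h\|_q,\qquad C=C(q,r,d).$$

**Step 1: one variable.** The aim is to bound the supremum and the variation of $M_\sigma^{(j)}$ on a dyadic block. For $k\ne0$ we have $|\gamma_j(-k)^{-1}|=|k|^r$, and the phase is constant on each half-line. So, up to a unimodular constant, $M_\sigma^{(j)}(\pm\eta)=\Phi_\pm(2^{-\sigma}\eta)$ for integers $\eta>0$, with $\Phi_\pm(\zeta)=\zeta^r\Omega(\pm\zeta)$ and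
$$|\Phi_\pm(\zeta)|+|\zeta\Phi_\pm'(\zeta)|\le C\min(\zeta^r,\zeta^{-1}),\qquad\zeta>0.$$
For $\zeta\le1$ this is the product rule, and for $\zeta\ge1$ it is the decay of $\Omega$ and $\Omega'$. Moreover $|M_\sigma^{(j)}(0)|=2^{-r\sigma}$. Put $a=\min(r,1)$. We claim that on a block of index $\tau$, enlarged by one neighboring integer on each side, both the supremum and the total variation of $M_\sigma^{(j)}$ are at most $C2^{-a|\sigma-\tau|}$.

Let $\tau\ge2$. Since $2^{\tau-1}-1\ge2^{\tau-2}$, the enlarged block lies in $2^{\tau-2}\le|k|\le2^\tau$. There $\zeta=2^{-\sigma}|k|$ lies in $[2^{\tau-\sigma-2},2^{\tau-\sigma}]$, and $\min(\zeta^r,\zeta^{-1})$ is at most $2^{-r(\sigma-\tau)}$ if $\tau\le\sigma$ and at most $4\cdot2^{-(\tau-\sigma)}$ if $\tau>\sigma$. This bounds the supremum. The variation is at most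
$$\int_{2^{\tau-\sigma-2}}^{2^{\tau-\sigma}}|\Phi_\pm'(\zeta)|\,d\zeta\le C\int_{2^{\tau-\sigma-2}}^{2^{\tau-\sigma}}\min(\zeta^r,\zeta^{-1})\frac{d\zeta}\zeta,$$
that is, at most $C\log4$ times the same bound. Let $\tau\le1$. The enlarged block is contained in $\{-2,\dots,2\}$, where all values are at most $C2^{-r\sigma}$. Since $|\sigma-\tau|\le\sigma+1$, this is at most $C2^{-a|\sigma-\tau|}$, and the variation over at most five points is bounded in the same way.

**Step 2: the multiplier theorem.** The aim is the first inequality. Let $\prod_jI_j$ be a product block with index $\tau\in\mathbb N_0^d$. Because $M_s$ is a tensor product, $\prod_{j\in e}\nabla_jM_s$ is the product of the differences of $M^{(j)}_{s_j}$ for $j\in e$ and of the values of $M^{(j)}_{s_j}$ for $j\notin e$. Summing over $k_j\in I_j$, $j\in e$, we get total variations on enlarged blocks, since the forward difference at the right end uses one neighbor. Thus every sum in the multiplier condition for $\sum_{s\in T}\epsilon_sM_s$ is at most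
$$\sum_{s\in\mathbb N_0^d}\prod_jC2^{-a|s_j-\tau_j|}\le C\Big(\sum_{l\in\mathbb Z}2^{-a|l|}\Big)^d\le C.$$

**Step 3: random signs.** The aim is the second inequality. Let the $\epsilon_s$ be independent random signs, raise the first inequality to the power $q$, take expectations and use Fubini. By Khinchine's inequality, $\int\mathbb E|\sum\epsilon_sM_s(D)h|^qd\mu\ge c\int(\sum|M_s(D)h|^2)^{q/2}d\mu$. $\square$

With $q=p'$, $h=H$ and (7), for every finite $T\subset\mathbb N_0^d$,
$$\Big\|\sum_{s\in T}2^{-r|s|}U_s\Big\|_{p'}\le C\kappa,\qquad\Big\|\Big(\sum_{s\in T}2^{-2r|s|}U_s^2\Big)^{1/2}\Big\|_{p'}\le C\kappa. \tag{8}$$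

## 6. Either the square function is large on a large set, or the sum is large

Let $n=\lceil\log_2m\rceil$, so $m\le2^n<2m$. For $w\in\mathbb N_0$ put
$$T_w=\{s\in\mathbb N_0^d:|s|=n+w\},\qquad N_w=|T_w|=\binom{n+w+d-1}{d-1}\ge\frac{n^{d-1}}{(d-1)!}.$$
By (6), $\mu(G_s)\le2^{-w}$ for $s\in T_w$: at layer $w$ the bumps of $V_s$ cover at most the proportion $2^{-w}$ of the torus.

Section 2 suggests proving that $\sum_{s\in T_w}U_s^2$ is about $2^wN_w$. In $L_2$ this is immediate in the case $\sum\lambda_j=1$. Then $\int V_s=1$, so the Cauchy–Schwarz inequality gives $1\le\mu(G_s)\int V_s^2$, hence $\int V_s^2\ge2^w$ and $\int U_s^2=\int V_s^2-1\ge2^w-1$. Summing, $\|(\sum_{T_w}U_s^2)^{1/2}\|_2\ge(N_w(2^w-1))^{1/2}$. But (8) controls the $L_{p'}$ norm, and for $p>2$ we have $p'<2$. A function equal to $h$ on a set of measure $h^{-2}$ and to $0$ elsewhere has $L_2$ norm $1$ and $L_{p'}$ norm $h^{1-2/p'}$, which tends to $0$ as $h\to\infty$. So the $L_2$ computation stops exactly here: the nodes might make the square function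 large only on a small set.

The way past this point is to ask what happens if they do. Off that small set the square function is small, and each $V_s$ lives on a set of measure $2^{-w}$. By Cauchy–Schwarz the functions $V_s$ then have little mass there on average, so the $U_s=1-V_s$ are close to $1$ on average and add up to about $N_w$, without the square root. The first inequality in (8) controls the plain sum as well. In either case $\kappa$ is large.

**Lemma 6 (dichotomy).** Let $w\ge6$ and $B_w=\{x:\sum_{s\in T_w}U_s(x)^2>\frac1{64}2^wN_w\}$. Then $\mu(B_w)\ge1/4$ or $\|\sum_{s\in T_w}U_s\|_{p'}\ge N_w/2$.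

**Step 1: the mass of the $V_s$ off $B_w$.** The aim is to show that it is at most $\frac14N_w$ in total. As $V_s=1-U_s$, we have $V_s^2\le2+2U_s^2$, so off $B_w$
$$\sum_{s\in T_w}V_s^2\le2N_w+2\sum_{s\in T_w}U_s^2\le\big(2+\tfrac1{32}2^w\big)N_w.$$
Since $V_s=V_s1_{G_s}$, Cauchy–Schwarz in $s$ and then in $x$ gives
$$\sum_{s\in T_w}\int_{B_w^c}|V_s|\,d\mu\le\int_{B_w^c}\Big(\sum_{s\in T_w}V_s^2\Big)^{1/2}\Big(\sum_{s\in T_w}1_{G_s}\Big)^{1/2}d\mu\le\big((2+\tfrac1{32}2^w)N_w\big)^{1/2}\big(N_w2^{-w}\big)^{1/2}.$$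
The right side equals $N_w(2^{1-w}+\frac1{32})^{1/2}$. For $w\ge6$ the bracket is at most $\frac1{32}+\frac1{32}=\frac1{16}$, so the bound is $\frac14N_w$.

**Step 2: the sum of the $U_s$.** The aim is the second alternative when $\mu(B_w)<1/4$. Since $U_s=1-V_s$,
$$\int_{B_w^c}\sum_{s\in T_w}U_s\,d\mu\ge N_w\mu(B_w^c)-\tfrac14N_w\ge\tfrac34N_w-\tfrac14N_w=\tfrac12N_w,$$
and $\|\cdot\|_{p'}\ge\|\cdot\|_1$ because $\mu$ is a probability measure. $\square$

All $s\in T_w$ have $|s|=n+w$. If the second alternative holds for $w$, the first part of (8) with $T=T_w$ gives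
$$\kappa\ge c\,2^{-r(n+w)}N_w. \tag{9}$$
If the first alternative holds, the square function is at least $\frac182^{w/2}N_w^{1/2}$ on a set of measure at least $1/4$, and the second part of (8) gives
$$\kappa\ge c\,2^{-r(n+w)}2^{w/2}N_w^{1/2}. \tag{10}$$
Hence for every $w\ge6$
$$\kappa\ge c\,2^{-r(n+w)}\min\big(N_w,\,2^{w/2}N_w^{1/2}\big). \tag{11}$$

## 7. The lower bound in the three ranges of $r$

Recall that $2^{-rn}\ge cm^{-r}$ and $n\ge\log_2m$, so it suffices to bound $\kappa$ below in terms of $n$. All thresholds for $n$ depend only on $r,p,d$.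

**Case $r<1/2$.** The aim is to use the layer where the two terms in (11) balance. Take $w=\lceil(d-1)\log_2n\rceil$, which is at least $6$ for large $n$. Then $n^{d-1}\le2^w\le2n^{d-1}$ and $N_w\ge cn^{d-1}$, so the minimum in (11) is at least $cn^{d-1}$, and
$$\kappa\ge c\,2^{-rn}n^{-r(d-1)}n^{d-1}\ge c\,m^{-r}(\log m)^{(d-1)(1-r)}.$$

**Case $r>1/2$.** Here the lowest layer is best. With $w=6$ the minimum in (11) is at least $cN_w^{1/2}$, and $\kappa\ge c2^{-rn}n^{(d-1)/2}$.

**Case $r=1/2$.** A single layer gives $2^{-n/2}n^{(d-1)/2}$ without the double logarithm. The aim is to add the squares of about $\log n$ layers. Let $W=\lfloor\frac{d-1}2\log_2n\rfloor$, half of the crossover value, and consider $6\le w\le W$ with $n$ large.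

Suppose first that the second alternative of Lemma 6 holds for some such $w$. Then (9) and $2^{W/2}\le n^{(d-1)/4}$ give
$$\kappa\ge c\,2^{-n/2}2^{-W/2}n^{d-1}\ge c\,2^{-n/2}n^{3(d-1)/4},$$
which for large $n$ exceeds the claimed bound. It is to leave this room that we stopped at half of the crossover.

Otherwise $\mu(B_w)\ge1/4$ for all $6\le w\le W$. Different $B_w$ may be different sets, so we look for points lying in many of them. Let $L=W-5$ be the number of layers and $\Theta=\sum_{w=6}^W1_{B_w}$. Since $0\le\Theta\le L$,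
$$\tfrac L4\le\int\Theta\,d\mu\le L\,\mu(\Theta\ge L/8)+\tfrac L8,\qquad\text{hence}\quad\mu(\Theta\ge L/8)\ge\tfrac18.$$
Apply the second part of (8) to the disjoint union $T=\bigcup_{w=6}^WT_w$. On $B_w$ we have $\sum_{s\in T_w}2^{-|s|}U_s^2\ge2^{-(n+w)}\frac1{64}2^wN_w=\frac1{64}2^{-n}N_w$: at $r=1/2$ the powers of $2^w$ cancel. Therefore
$$C\kappa\ge\Big\|\Big(\sum_{w=6}^W\tfrac1{64}2^{-n}N_w1_{B_w}\Big)^{1/2}\Big\|_{p'}\ge c\,2^{-n/2}n^{(d-1)/2}\|\Theta^{1/2}\|_{p'}\ge c\,2^{-n/2}n^{(d-1)/2}L^{1/2}.$$
Since $L\asymp\log n\asymp\log\log m$, this is the claim. Theorem 1 is proved. $\blacksquare$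

For $d=1$ everything up to (11) remains true with $N_w=1$, and $w=6$ gives $\kappa\ge c2^{-rn}$. Together with the rectangle rule of Section 1, this confirms the order $m^{-r}$ in one variable for every $r>1/p$.

## 8. A dyadic square function bound for $F_r*\varphi$

Now we turn to Theorem 2. To justify (3) we must bound $(\sum2^{2r|t|}|\Delta_tf|^2)^{1/2}$ in $L_p$ for $f=F_r(\cdot,\alpha)*\varphi$. For $p=2$ this is Parseval. For larger $p$ we interpolate between $L_2$ and a bound from $L_\infty$ to dyadic BMO, which is expressed by the sharp function.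

**Definition (maximal and sharp functions).** For an $\ell_2$-valued or scalar integrable $g$ on $\mathbb T$ let
$$g^\#(x)=\sup_{I\ni x}\inf_c\frac1{\mu(I)}\int_I|g-c|\,d\mu,$$
and for scalar $g$ let $\mathcal Mg(x)=\sup_{I\ni x}\mu(I)^{-1}\int_I|g|\,d\mu$. Both suprema are over dyadic intervals, including $\mathbb T$.

For $g=1_{[0,\pi)}$ the interval $I=\mathbb T$ gives $\inf_c\int|g-c|\,d\mu=1/2$, and $g$ is constant on all smaller dyadic intervals, so $g^\#=1/2$ everywhere. A constant function has $g^\#=0$. This is why a term $\|g\|_1$ must appear in the next lemma.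

**Lemma 7 (dyadic Fefferman–Stein inequality).** If $1<p<\infty$ and $g\ge0$ is a dyadic step function, then $\|g\|_p\le C(\|g^\#\|_p+\|g\|_1)$.

**Step 1: a good-$\lambda$ inequality.** The aim is to show that $\mathcal Mg>2\lambda$ with $g^\#$ small is rare inside $\{\mathcal Mg>\lambda\}$. Let $\lambda>\|g\|_1$, and let $I_j$ be the maximal dyadic intervals on which the average of $g$ exceeds $\lambda$. Their union is $\{\mathcal Mg>\lambda\}$. None of them is $\mathbb T$, because the average over $\mathbb T$ is $\|g\|_1<\lambda$. So each has a parent $\hat I_j$, and by maximality the average satisfies $g_{\hat I_j}\le\lambda$. Let $x\in I_j$ with $\mathcal Mg(x)>2\lambda$. A dyadic interval $J\ni x$ on which the average exceeds $2\lambda$ must lie in $I_j$, again by maximality. On $J$ the average of $g-g_{\hat I_j}$ exceeds $2\lambda-\lambda=\lambda$, so $\mathcal M((g-g_{\hat I_j})1_{I_j})(x)>\lambda$. By the weak type inequality, for every $y\in I_j$,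
$$\mu(I_j\cap\{\mathcal Mg>2\lambda\})\le\lambda^{-1}\int_{\hat I_j}|g-g_{\hat I_j}|\,d\mu\le\lambda^{-1}\mu(\hat I_j)\,2g^\#(y)=4\lambda^{-1}\mu(I_j)\,g^\#(y).$$
The factor $2$ comes from $\int_{\hat I_j}|g-g_{\hat I_j}|\le2\int_{\hat I_j}|g-c|$ for every $c$. If some $y\in I_j$ has $g^\#(y)\le\delta\lambda$, the right side is at most $4\delta\mu(I_j)$. If there is no such $y$, the set $I_j\cap\{g^\#\le\delta\lambda\}$ is empty. Summing over $j$,
$$\mu(\mathcal Mg>2\lambda,\ g^\#\le\delta\lambda)\le4\delta\,\mu(\mathcal Mg>\lambda).$$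

**Step 2: integration.** The aim is to turn this into a norm inequality. For $\lambda>\|g\|_1$ we have $\mu(\mathcal Mg>2\lambda)\le4\delta\mu(\mathcal Mg>\lambda)+\mu(g^\#>\delta\lambda)$. Write $\|\mathcal Mg\|_p^p=2^p\int_0^\infty p\lambda^{p-1}\mu(\mathcal Mg>2\lambda)\,d\lambda$ and bound the part $\lambda\le\|g\|_1$ trivially:
$$\|\mathcal Mg\|_p^p\le2^p\big(\|g\|_1^p+4\delta\|\mathcal Mg\|_p^p+\delta^{-p}\|g^\#\|_p^p\big).$$
With $\delta=2^{-p-3}$ the middle term is $\frac12\|\mathcal Mg\|_p^p$. It can be absorbed because $\mathcal Mg$ is bounded. Finally $g\le\mathcal Mg$, because a dyadic step function equals its average over the small dyadic interval around the point. $\square$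

**Lemma 8.** Let $0<r<1$, $2\le p<\infty$, $\varphi\in L_p(\mathbb T^d)$, $f=F_r(\cdot,\alpha)*\varphi$. Then for all $N$
$$\Big\|\Big(\sum_{t\in\{0,\dots,N\}^d}2^{2r|t|}|\Delta_tf|^2\Big)^{1/2}\Big\|_p\le C\|\varphi\|_p,\qquad C=C(r,p,d).$$

In Steps 1–4 let $d=1$, $Q_t\varphi=2^{rt}\Delta_t(F_r*\varphi)$ and $Q\varphi=(Q_t\varphi)_{0\le t\le N}$, with $F_r=F_r(\cdot,\alpha)$. No constant depends on $N$ or $\alpha$.

**Step 1: $p=2$.** The aim is $\|\,|Q\varphi|_{\ell_2}\|_2\le C\|\varphi\|_2$. We have $|Q_0\varphi|=|\hat\varphi(0)|$. For $t\ge1$, $\Delta_t=E_t(1-E_{t-1})$, so $\|\Delta_tf\|_2\le\|f-E_{t-1}f\|_2$. The value of $f-E_{t-1}f$ at $x$ is the average of $f(x)-f(y)$ over an interval of length $4\pi2^{-t}$ containing $x$. By Jensen's inequality and Parseval,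
$$\|\Delta_tf\|_2^2\le C2^t\int_{|h|\le4\pi2^{-t}}\|f(\cdot+h)-f\|_2^2\,dh\le C\sum_k|\hat f(k)|^2\min(1,|k|2^{-t})^2,$$
because $|e^{ikh}-1|\le\min(2,|kh|)$. For $k\ne0$,
$$\sum_{t\ge1}2^{2rt}\min(1,|k|2^{-t})^2\le\sum_{2^t\le|k|}2^{2rt}+|k|^2\sum_{2^t>|k|}2^{-(2-2r)t}\le C|k|^{2r},$$
where the first sum uses $r>0$ and the second $r<1$. Since $|\hat f(k)|=|k|^{-r}|\hat\varphi(k)|$ for $k\ne0$, summation over $t$ and $k$ gives the claim.

**Step 2: from $L_\infty$ to dyadic BMO.** The aim is $\|(Q\varphi)^\#\|_\infty\le C\|\varphi\|_\infty$. Let $I$ be a dyadic interval of length $2\pi2^{-i}$, let $3I$ be $I$ together with its two neighbors (mod $2\pi$), and write $\varphi=\varphi1_{3I}+\varphi_{\rm far}$. For the near part, Cauchy–Schwarz and Step 1 give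
$$\frac1{\mu(I)}\int_I|Q(\varphi1_{3I})|_{\ell_2}d\mu\le\mu(I)^{-1/2}\big\|\,|Q(\varphi1_{3I})|_{\ell_2}\big\|_2\le C\mu(I)^{-1/2}(3\mu(I))^{1/2}\|\varphi\|_\infty\le C\|\varphi\|_\infty.$$
For $i\le1$ we have $3I=\mathbb T$ and $\varphi_{\rm far}=0$. Let $i\ge2$. For $t\le i$ the function $Q_t\varphi_{\rm far}$ is constant on $I$, since $I$ lies in one interval of scale $t$. For $x\in I$ and $y\notin3I$ the distance of $x$ and $y$ mod $2\pi$ is at least $|I|=2\pi2^{-i}$. By (4), $F_r*\varphi_{\rm far}$ is Lipschitz on $I$ with constant at most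
$$C\|\varphi\|_\infty\int_{|I|\le|z|\le\pi}|z|^{r-2}dz\le C2^{i(1-r)}\|\varphi\|_\infty.$$
For $t>i$, both averages in $\Delta_t$ at a point of $I$ are over subintervals of $I$, one containing the other, of length at most $4\pi2^{-t}$. So on $I$
$$|Q_t\varphi_{\rm far}|\le C2^{rt}2^{-t}2^{i(1-r)}\|\varphi\|_\infty=C2^{-(1-r)(t-i)}\|\varphi\|_\infty,$$
which is square summable over $t>i$. Now let $c=(c_t)$, where $c_t$ is the value of $Q_t\varphi_{\rm far}$ on $I$ for $t\le i$ and $c_t=0$ for $t>i$. The average of $|Q\varphi-c|_{\ell_2}$ over $I$ is at most $C\|\varphi\|_\infty$.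

**Step 3: $2\le p<\infty$.** The aim is $\|\,|Q\varphi|_{\ell_2}\|_p\le C\|\varphi\|_p$. The map $\varphi\mapsto(Q\varphi)^\#$ is sublinear and, by Step 2, bounded on $L_\infty$. It is bounded on $L_2$ because $(Q\varphi)^\#\le\mathcal M(|Q\varphi|_{\ell_2})$ (take $c=0$), by Step 1 and the $L_2$ boundedness of $\mathcal M$. By Marcinkiewicz interpolation it is bounded on $L_p$. The function $g=|Q\varphi|_{\ell_2}$ is a dyadic step function of scale $N$, and $g^\#\le(Q\varphi)^\#$ since $|\,|Q\varphi|-|c|\,|\le|Q\varphi-c|$. Lemma 7 and Step 1 give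
$$\|g\|_p\le C\big(\|(Q\varphi)^\#\|_p+\|g\|_1\big)\le C\big(\|\varphi\|_p+\|g\|_2\big)\le C\big(\|\varphi\|_p+\|\varphi\|_2\big)\le C\|\varphi\|_p.$$

**Step 4: vector-valued version.** The aim is an inequality that can be iterated over the variables: for finite families $(g_i)\subset L_p(\mathbb T)$,
$$\int\Big(\sum_i|Qg_i|_{\ell_2}^2\Big)^{p/2}d\mu\le C\int\Big(\sum_i|g_i|^2\Big)^{p/2}d\mu. \tag{12}$$
Apply Step 3 to $\sum_i\varepsilon_ig_i$ with independent random signs: $\mathbb E\|\,|\sum_i\varepsilon_iQg_i|_{\ell_2}\|_p^p\le C\,\mathbb E\|\sum_i\varepsilon_ig_i\|_p^p$. Since $p\ge2$, Jensen's inequality bounds the left side below by $\int(\mathbb E|\sum_i\varepsilon_iQg_i|_{\ell_2}^2)^{p/2}=\int(\sum_i|Qg_i|_{\ell_2}^2)^{p/2}$. Khinchine's inequality bounds the right side above by $C\int(\sum_i|g_i|^2)^{p/2}$.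

**Step 5: general $d$.** The aim is to apply (12) in each variable in turn. Each $Q_t$ is an integral operator with a bounded kernel, built from averages of $F_r(\cdot-y)$ over dyadic intervals. By Fubini, $2^{r|t|}\Delta_tf=Q^{(d)}_{t_d}\cdots Q^{(1)}_{t_1}\varphi$, where $Q^{(j)}_t$ is the one-dimensional operator with $\alpha=\alpha_j$ acting in $x_j$. Start with the one-element family $\varphi$ as a function of $x_1$, the other variables frozen at almost every value; (12) bounds $\int(\sum_{t_1}|Q^{(1)}_{t_1}\varphi|^2)^{p/2}d\mu(x_1)$ by $C\int|\varphi|^pd\mu(x_1)$, and we integrate over the frozen variables. Next apply (12) in $x_2$ to the finite family $(Q^{(1)}_{t_1}\varphi)_{t_1}$, and integrate again. After $d$ rounds the lemma follows. $\square$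

## 9. Nets from polynomials over $\mathbb F_2$

**Lemma 9.** There is $t_0=t_0(d)$ such that for every $n\ge t_0$ there are $2^n$ points in $[0,2\pi)^d$ such that
$$\text{every dyadic box of scale }t\text{ with }|t|\le n-t_0\text{ contains exactly }2^{n-|t|}\text{ of them.} \tag{13}$$

**Step 1: construction.** The aim is to encode residues of polynomials as binary digits. Let $P_1,\dots,P_d\in\mathbb F_2[X]$ be distinct irreducible polynomials of degrees $e_1,\dots,e_d$, and let $t_0=\sum_j(e_j-1)$. For each of the $2^n$ polynomials $g$ with $\deg g<n$ write $g=\sum_{l\ge0}a_{j,l}P_j^l$ with $\deg a_{j,l}<e_j$, a finite sum. List the $e_j$ coefficients of $a_{j,0}$, then those of $a_{j,1}$, and so on, as binary digits of a number $x_j(g)\in[0,1)$. The point belonging to $g$ is $2\pi(x_1(g),\dots,x_d(g))$.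

For $d=2$, $P_1=X$, $P_2=X+1$ we get $t_0=0$. With $n=2$ the polynomials $0,1,X,X+1$ have expansions in powers of $X+1$ with digits $00,10,11,01$, since $X=1+(X+1)$. Their digits for $P_1$ are $00,10,01,11$. These are the four points of Section 2.

**Step 2: boxes adapted to the degrees.** The aim is (13) for scales $(k_1e_1,\dots,k_de_d)$ with $\sum_jk_je_j\le n$. The binary expansions are finite, so to lie in a given dyadic interval of scale $k_je_j$ means to have its first $k_je_j$ digits prescribed. For $x_j(g)$ this means that $g$ is prescribed modulo $P_j^{k_j}$. The moduli are pairwise coprime. By the Chinese remainder theorem the conditions for all $j$ amount to one residue class modulo a polynomial of degree $\sum k_je_j\le n$, and such a class contains exactly $2^{n-\sum k_je_j}$ polynomials of degree less than $n$.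

**Step 3: all boxes.** The aim is to pass to general $t$ with $|t|\le n-t_0$. Let $k_j=\lceil t_j/e_j\rceil$. Then $k_je_j\le t_j+e_j-1$, so $\sum k_je_j\le|t|+t_0\le n$. A box of scale $t$ is a disjoint union of $2^{\sum k_je_j-|t|}$ boxes of scale $(k_je_j)_j$, each with $2^{n-\sum k_je_j}$ points by Step 2. $\square$

## 10. Summing the layers: the proof of Theorem 2

Let $2\le p<\infty$, $1/p<r<1$, and let $\Lambda(f)=2^{-n}\sum_if(\xi^i)$ with the $2^n$ points of Lemma 9, $n$ large. Let $f=F_r(\cdot,\alpha)*\varphi$ with $\|\varphi\|_p\le1$.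

**Step 1: only the fine differences matter.** The aim is to write the error as a sum over $|t|>n-t_0$. As $f$ is continuous and periodic, $E_{(N,\dots,N)}f\to f$ uniformly. Since $\Delta_0f=\int f\,d\mu$,
$$\Lambda(f)-\int f\,d\mu=\lim_{N\to\infty}\ \sum_{0\ne t\in\{0,\dots,N\}^d}\Lambda(\Delta_tf). \tag{14}$$
$\Delta_tf$ is constant on the boxes of scale $t$. If $0<|t|\le n-t_0$, each such box contains the same number of nodes by (13), so $\Lambda(\Delta_tf)=\int\Delta_tf\,d\mu$. This is $0$, because for some $j$ with $t_j\ge1$ the function $\Delta_tf$ has mean zero in $x_j$.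

**Step 2: the node density.** The aim is to describe the remaining terms. Let $|t|>n-t_0$, let $R_t(x)$ be the box of scale $t$ containing $x$, and $G_t$ the union of the boxes of scale $t$ that contain nodes. Summing over boxes,
$$\Lambda(\Delta_tf)=\int\Delta_tf\,\mathcal N_t\,d\mu,\qquad\mathcal N_t(x)=2^{|t|-n}\#\{i:\xi^i\in R_t(x)\}\le2^{t_0}2^{|t|-n}1_{G_t}(x).$$
For the last bound choose $t'\le t$ with $|t'|=n-t_0$. The box $R_t(x)$ lies in a box of scale $t'$, which contains exactly $2^{t_0}$ nodes by (13). Moreover $\mu(G_t)\le\min(1,2^{n-|t|})$, since at most $2^n$ boxes of scale $t$ contain nodes.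

**Step 3: duality with the square function.** The aim is the precise form of (3). For any set $A$ of indices with $|t|>n-t_0$ and every $N$, the Cauchy–Schwarz inequality in $t$ applied to $(2^{r|t|}\Delta_tf)(2^{-r|t|}\mathcal N_t)$, Hölder's inequality and Lemma 8 give
$$\Big|\sum_{t\in A\cap\{0,\dots,N\}^d}\Lambda(\Delta_tf)\Big|\le C\Big\|\Big(\sum_{t\in A}2^{-2r|t|}\mathcal N_t^2\Big)^{1/2}\Big\|_{p'}. \tag{15}$$
Write $|t|=n+w$ with $w>-t_0$. From here on $N_w=\#\{t\in\mathbb N_0^d:|t|=n+w\}\le C(n+\max(w,0))^{d-1}$. Let $W=\lceil(d-1)\log_2n\rceil$, the crossover found in Section 2.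

**Step 4: the layers $-t_0<w\le W$ together.** Below the crossover the $L_2$ norm is good enough. As $p'\le2$, the right side of (15) is at most $C$ times the corresponding $L_2$ norm. By Step 2,
$$\int\mathcal N_t^2\,d\mu\le C4^w\min(1,2^{-w})\le C2^w,$$
and $N_w\le Cn^{d-1}$ for $w\le W$. So these layers contribute at most
$$C2^{-rn}\Big(n^{d-1}\sum_{-t_0<w\le W}2^{(1-2r)w}\Big)^{1/2}.$$
If $r<1/2$, the geometric sum is at most $C2^{(1-2r)W}$, and we get $C2^{-rn}n^{(d-1)/2}2^{(1/2-r)W}\le C2^{-rn}n^{(d-1)(1-r)}$. If $r=1/2$, there are at most $C\log n$ terms equal to $1$, and we get $C2^{-n/2}n^{(d-1)/2}(\log n)^{1/2}$. If $r>1/2$, the sum is bounded, and we get $C2^{-rn}n^{(d-1)/2}$.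

**Step 5: each layer $w>W$ separately.** Beyond the crossover we use that most points lie in no $G_t$. The function $\sum_{|t|=n+w}1_{G_t}$ is integer valued and $p'/2\le1$, so
$$\Big\|\Big(\sum_{|t|=n+w}1_{G_t}\Big)^{1/2}\Big\|_{p'}^{p'}=\int\Big(\sum_{|t|=n+w}1_{G_t}\Big)^{p'/2}d\mu\le\int\sum_{|t|=n+w}1_{G_t}\,d\mu\le N_w2^{-w}.$$
By (15) with $A=\{t:|t|=n+w\}$ and $\mathcal N_t\le C2^w1_{G_t}$, the layer contributes at most
$$C2^{-r(n+w)}2^w(N_w2^{-w})^{1/p'}=C2^{-rn}2^{-(r-1/p)w}N_w^{1/p'}.$$
As $W\le Cn$, we have $N_w\le C(n+w)^{d-1}\le Cn^{d-1}(1+w-W)^{d-1}$. Since $r>1/p$, summation over $w>W$ gives at most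
$$C2^{-rn}n^{(d-1)/p'}2^{-(r-1/p)W}\le C2^{-rn}n^{(d-1)(1-1/p)-(d-1)(r-1/p)}=C2^{-rn}n^{(d-1)(1-r)}.$$
For $r\ge1/2$ this is at most $C2^{-rn}n^{(d-1)/2}$, so it never exceeds the bound of Step 4.

**Step 6: conclusion.** For each $N$ the sum in (14) splits into the vanishing terms of Step 1, the set of Step 4 and finitely many layers of Step 5. All bounds are uniform in $N$, so $|\Lambda(f)-\int f\,d\mu|\le C\Psi_r(2^n)$. For general large $m$ take $n=\lfloor\log_2m\rfloor$. The formula has $2^n\le m$ nodes with equal weights, and $\Psi_r(2^n)\le C\Psi_r(m)$. Theorem 2 is proved. Adding nodes with zero weights shows that $\kappa_m$ is non-increasing in $m$, so this also bounds $\kappa_m(\mathbf W^r_{p,\alpha})$. $\blacksquare$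

## 11. Functions that vanish at the nodes, and recovery from $m$ values

We prove Corollary 3, working in real $L_p$ and $L_{p'}$.

**Step 1: duality.** The aim is to turn the lower bound for all weights into one function. Fix the nodes. By (2), $\inf_\lambda\Lambda_m(\mathbf W^r_{p,\alpha},\xi)$ is the distance in $L_{p'}$ from the constant $1$ to the span of the functions $F_r(\xi^j-\cdot,\alpha)$, $1\le j\le m$. By the Hahn–Banach theorem and the duality of $L_{p'}$ and $L_p$, this distance equals
$$\max\Big\{\int\varphi\,d\mu:\ \|\varphi\|_p\le1,\ \int F_r(\xi^j-y,\alpha)\varphi(y)\,d\mu(y)=0\ \ (1\le j\le m)\Big\}.$$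
The maximum is attained by weak compactness of the unit ball of $L_p$. With $f=F_r(\cdot,\alpha)*\varphi$ the constraints say $f(\xi^j)=0$, and $\int\varphi\,d\mu=\int f\,d\mu$. So the maximum is
$$\max\Big\{\int f\,d\mu:\ f\in\mathbf W^r_{p,\alpha},\ f(\xi^j)=0\ \ (1\le j\le m)\Big\}.$$
Theorem 1 bounds $\Lambda_m(\mathbf W^r_{p,\alpha},\xi)$ below by $c\Psi_r(m)$ for all real weights, hence also this maximum. This is the first claim.

**Step 2: arbitrary methods.** The aim is to fool any deterministic method, adaptive or not. Let $\xi$ be the nodes that the method uses when all observed values are $0$, and take $f$ from Step 1 for this $\xi$. Then $f$ and $-f$ lie in the class. On both of them the method observes only zeros, so it visits the same nodes and returns the same output. For integration with output $b$ we have $|\int f\,d\mu-b|+|-\int f\,d\mu-b|\ge2\int f\,d\mu$, so for one of the two functions the error is at least $\int f\,d\mu\ge c\Psi_r(m)$. For recovery in $L_q$ with output $g$ we have $\|f-g\|_q+\|-f-g\|_q\ge2\|f\|_q$,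 so for one of the two functions the error is at least $\|f\|_q\ge\|f\|_1\ge\int f\,d\mu\ge c\Psi_r(m)$. $\blacksquare$
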